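# A duality between an artinian ring and a ring that is not left linearly compact

## 1. Linear compactness, dualities, trivial extensions, left duals

Rings have a unit, modules are unitary, ring homomorphisms preserve the unit. Endomorphisms of a module act on the side opposite to the scalars, so for a left module ${}_RE$ the ring $S=\operatorname{End}({}_RE)$ acts on the right and ${}_RE_S$ is a bimodule. "Subfield" of a skew field means sub-skew-field, and $k$ is any commutative field. If $D\to F$ is an embedding of skew fields, $[F:D]_l$ and $[F:D]_r$ are the left and right dimensions of $F$ over the image of $D$.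

**Definition 1.1.** A module $M$ is *linearly compact* if every family of cosets $\{x_i+M_i\}_{i\in I}$ ($x_i\in M$, $M_i$ submodules of $M$) with the finite intersection property has nonempty intersection.

*Example.* $\mathbb Z$ is not linearly compact over itself. Put $x_n=1+3+\dots+3^{n-1}=(3^n-1)/2$. Since $x_{n+1}-x_n=3^n$, the cosets $x_n+3^n\mathbb Z$ are nested, so they have the finite intersection property. If $x$ lay in all of them, then $2x+1\equiv 2x_n+1=3^n\equiv 0 \pmod{3^n}$ for all $n$, so $2x+1=0$, which is impossible.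

**Lemma 1.2.** (1) Artinian modules are linearly compact. (2) Submodules and quotients of linearly compact modules are linearly compact. (3) A semisimple module that is not finitely generated is not linearly compact.

*Proof.* (1) Finite intersections of the given cosets are nonempty cosets. By the descending chain condition there is a minimal one, $C$. For each $i$ the set $C\cap(x_i+M_i)$ is again a finite intersection, so it equals $C$. Hence $C$ lies in every coset.

(2) A coset in a submodule is a coset in the module. For a quotient, take preimages of cosets.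

(3) Such a module is $\bigoplus_{i\in A}X_i$ with $A$ infinite and all $X_i\ne0$. Choose $0\ne x_i\in X_i$. The set $\{v: v_i=x_i\}$ is a coset of $\bigoplus_{j\ne i}X_j$. Finitely many of these sets meet, but a common element of all of them would have infinitely many nonzero coordinates. $\square$

*Example 1.3.* Let $R=\begin{pmatrix}\mathbb R&\mathbb R\\0&\mathbb Q\end{pmatrix}$. As a left module over the subring $\mathbb R\times\mathbb Q$ of diagonal matrices it has length $3$, so ${}_RR$ is artinian and linearly compact. The right ideal of matrices supported in position $(1,2)$ is $\mathbb R$ with $R$ acting on the right through $\mathbb Q$. It is an infinite-dimensional $\mathbb Q$-space, so $R_R$ is not linearly compact, by Lemma 1.2. The two sides of a ring can differ.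

Recall that $E$ is *injective* if $\operatorname{Hom}(-,E)$ is exact, and a *cogenerator* if for every module $Z$ and $0\ne z\in Z$ some homomorphism $Z\to E$ does not kill $z$. If $E$ is injective, it is enough that $\operatorname{Hom}(Z,E)\neq0$ for all $Z\ne0$: a nonzero map on the cyclic submodule generated by $z$ does not kill $z$, and it extends to $Z$.

**Definition 1.4.** A bimodule ${}_RE_S$ *defines a (Morita) duality* if ${}_RE$ and $E_S$ are injective cogenerators and the canonical maps $S\to\operatorname{End}({}_RE)$ and $R\to\operatorname{End}(E_S)$ are ring isomorphisms.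

*Example.* Let $K$ be a finite product of skew fields and $R=S=E=K$. All modules are semisimple, hence injective; each simple module is isomorphic to a factor of $K$, so ${}_KK$ and $K_K$ are cogenerators; and $\operatorname{End}({}_KK)$, $\operatorname{End}(K_K)$ consist of the right, respectively left, multiplications by elements of $K$.

**Definition 1.5.** For a $K$-$K$-bimodule $N$, the *trivial extension* $K\ltimes N$ is $K\oplus N$ with $(a,n)(a',n')=(aa',\,an'+na')$. Thus $N$ is an ideal with $N^2=0$.

*Example.* Let $\iota:D\to F$ be an embedding of skew fields and let $N={}_FF_D$ be $F$ with left multiplication by $F$ and right multiplication by $D$ through $\iota$. Put $K=F\times D$ and $(f,d)\,n\,(f',d')=fnd'$. Then $K\ltimes N=\begin{pmatrix}F&N\\0&D\end{pmatrix}$, since the $(1,2)$ entry of a product is $fn'+nd'$.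

**Definition 1.6.** The *left dual* of a $K$-$K$-bimodule $N$ is $N^*=\operatorname{Hom}_K({}_KN,{}_KK)$ with $(a\varphi b)(n)=\varphi(na)b$. It is again a $K$-$K$-bimodule. We write $N^{**}=(N^*)^*$: the *left* dual, taken twice.

*Example 1.7.* For $N={}_FF_D$ and $K=F\times D$ as above, $N=(1,0)N$, so every $\varphi\in N^*$ has values in $(1,0)K=F$ and is left $F$-linear: $\varphi(n)=n\varphi(1)$. With $a=(f,d)$, $b=(f',d')$ we get $(a\varphi b)(n)=\varphi(n\iota(d))f'=n\,\iota(d)\varphi(1)f'$. Hence $N^*\cong{}_DF_F$, with $D$ acting through $\iota$. Therefore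
$$N^{**}\cong\operatorname{Hom}_D({}_DF,{}_DD),\qquad (f\psi)(y)=\psi(yf),$$
as a left module over $K$, with $K$ acting through $F$.

If $D\subseteq F$ are commutative fields with $[F:D]=m<\infty$, then $\operatorname{Hom}_D(F,D)$ has dimension $m$ over $D$, so dimension $1$ over $F$.

## 2. Does linear compactness of $R_R$ pass to ${}_SS$?

The following is taken as known: *if ${}_RE_S$ defines a duality, then ${}_RR$ and $S_S$ are linearly compact.* So linear compactness comes for free on the outer sides, left for $R$ and right for $S$. What about the inner sides?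

**Question.** If ${}_RE_S$ defines a duality and $R_R$ is linearly compact, must ${}_SS$ be linearly compact?

The answer is **no**, and $R$ can even be artinian on both sides.

**Theorem 1.** There are skew fields $D,F$ and an embedding $\iota:D\to F$ such that

* (a) $F$ has left dimension $3$ over $\iota(D)$ and right dimension $\le3$ over $\iota(D)$;
* (b) $\operatorname{Hom}_D({}_DF,{}_DD)$, with left $F$-action $(f\psi)(y)=\psi(yf)$, has infinite left $F$-dimension ($D$ acts on $F$ through $\iota$).

Let $N={}_FF_D$ and $R=\begin{pmatrix}F&N\\0&D\end{pmatrix}$. Then $R$ is left and right artinian, there is a bimodule ${}_RE_S$ defining a duality, and ${}_SS$ is not linearly compact.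

Section 8 makes the counterexample local (Theorem 2). Section 9 gives a criterion when $R$ is left artinian, and a positive answer when $R/J(R)$ is moreover finitely generated over its center (Theorem 3).

## 3. Rings $K\ltimes N$ and the iterated left dual

We need a supply of dualities in which $S$ can be computed. Throughout this section $K$ is a finite product of skew fields.

**Lemma 3.1.** Let $K\subseteq R$ be a subring with ${}_KR$ finitely generated. Let $E=\operatorname{Hom}_K({}_KR,{}_KK)$ with $(r\varphi)(r')=\varphi(r'r)$, and $(\varphi a)(r')=\varphi(r')a$ for $a\in K$. Assume ${}_KE$ is finitely generated and let $S=\operatorname{End}({}_RE)$. Then ${}_RE_S$ defines a duality.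

*Proof.* **Step 1: ${}_RE$ is an injective cogenerator.** For a left $R$-module $Z$ consider
$$\operatorname{Hom}_R(Z,E)\to\operatorname{Hom}_K(Z,K),\qquad \theta\mapsto[z\mapsto\theta(z)(1)].$$
The image is $K$-linear: $\theta(az)(1)=(a\theta(z))(1)=\theta(z)(a)=a\,\theta(z)(1)$. The inverse sends $\chi$ to $z\mapsto[r\mapsto\chi(rz)]$. Indeed this is $R$-linear, because $\chi(rr'z)$ is the value at $rr'$ of the function attached to $z$, and $\theta(z)(r)=(r\theta(z))(1)=\theta(rz)(1)$. The bijection is natural in $Z$. Since ${}_KK$ is an injective cogenerator, $\operatorname{Hom}_R(-,E)$ is exact and nonzero on nonzero modules, so ${}_RE$ is an injective cogenerator.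

**Step 2: $S$ is a dual of $E$.** Taking $Z=E$ gives a bijection
$$\lambda:S\to\operatorname{Hom}_K({}_KE,K),\qquad\lambda(s)(e)=(es)(1).$$
Give the target the actions $(s\psi)(e)=\psi(es)$ and $(\psi a)(e)=\psi(e)a$. The map $e\mapsto ea$ is $R$-linear, so $K$ maps to $S$ by right multiplications, and this is a ring homomorphism. Then $\lambda(s's)(e)=(es's)(1)=\lambda(s)(es')$, that is, $\lambda(s's)=s'\lambda(s)$; and $\lambda(sa)(e)=(es)(1)a$, that is, $\lambda(sa)=\lambda(s)a$. So $\lambda$ is an isomorphism of $S$-$K$-bimodules. As ${}_KE$ is finitely generated, so is $S_K$.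

**Step 3: $E_S$ is an injective cogenerator.** Since ${}_KE$ is finitely generated projective, evaluation is bijective:
$$E\to\operatorname{Hom}_K(S_K,K_K),\qquad e\mapsto[s'\mapsto\lambda(s')(e)].$$
It is right $S$-linear for $(\chi s)(s')=\chi(ss')$, because $\lambda(s')(es)=(ess')(1)=\lambda(ss')(e)$. So $E_S$ is coinduced from $K_K$. The argument of Step 1 with sides exchanged gives natural bijections $\operatorname{Hom}_S(Z_S,E_S)\cong\operatorname{Hom}_K(Z_K,K_K)$, by evaluation at $1\in S$. As $K_K$ is an injective cogenerator, so is $E_S$.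

**Step 4: $R=\operatorname{End}(E_S)$.** For $Z=E$ the last bijection is $\operatorname{End}(E_S)\cong\operatorname{Hom}_K(E_K,K_K)$, $\eta\mapsto[e\mapsto\lambda(1)(\eta e)=(\eta e)(1)]$. Composed with $R\to\operatorname{End}(E_S)$ it becomes $r\mapsto[e\mapsto(re)(1)=e(r)]$, which is evaluation from $R$ to the bidual of the finitely generated projective module ${}_KR$. This is bijective, hence so is $R\to\operatorname{End}(E_S)$. And $S=\operatorname{End}({}_RE)$ by definition. $\square$

*A first case.* Let $R$ be a finite-dimensional algebra over a field $k$ contained in its center, and $K=k$. Then $E=\operatorname{Hom}_k(R,k)$ is finite-dimensional, so we get a duality. On $E$, right multiplication by $a\in k$ equals left multiplication by $a$, since $\varphi(r')a=\varphi(r'a)$. So the image of $k$ in $S$ is central, $S$ is finite-dimensional over it, and ${}_SS$ is artinian. For this duality the answer is yes.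

**Proposition 3.2.** Let $N$ be a $K$-$K$-bimodule with ${}_KN$ and ${}_K(N^*)$ finitely generated, and $R=K\ltimes N$. Then the ${}_RE_S$ of Lemma 3.1 defines a duality, and $S=K\oplus I$ with $I$ an ideal, $I^2=0$, $I\cong N^{**}$ as left $K$-modules. Consequently ${}_SS$ is linearly compact if and only if ${}_KN^{**}$ is finitely generated.

*Proof.* **Step 1: Lemma 3.1 applies.** The map $\varphi\mapsto(\varphi(1),\varphi|_N)$ is an isomorphism ${}_KE\cong K\oplus N^*$: we have $(a\varphi)(1)=\varphi(a)=a\varphi(1)$ and $(a\varphi)(n)=\varphi(na)$. So ${}_KE$ is finitely generated, and ${}_KR=K\oplus N$ is finitely generated by hypothesis.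

**Step 2: a filtration of $E$.** Put $E_0=\{e\in E:Ne=0\}$. For $n\in N$, $(ne)(r')=e(r'n)$, and $Rn=Kn$ since $N^2=0$; so $E_0=\{e:e(N)=0\}$. It is an $S$-submodule, and an $R$-submodule because $N(re)=(Nr)e\subseteq Ne$. The map $e\mapsto e(1)$ is an isomorphism $E_0\cong K$ of $K$-$K$-bimodules, and $e\mapsto e|_N$ induces an isomorphism $E/E_0\cong N^*$ of $K$-$K$-bimodules. Also $NE\subseteq E_0$.

**Step 3: the ring $S$.** Let $I=\{s\in S:E_0s=0\}$. As $E_0$ is an $S$-submodule, $I$ is a two-sided ideal. If $s\in I$, then $N(Es)=(NE)s\subseteq E_0s=0$, so $Es\subseteq E_0$. Hence $I^2=0$. Restriction to $E_0$ gives a ring homomorphism $S\to\operatorname{End}({}_KE_0)=\operatorname{End}({}_KK)=K$ with kernel $I$. The element of $S$ given by right multiplication with $a\in K$ restricts to right multiplication by $a$. So $K\to S$ is injective and $S=K\oplus I$.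

**Step 4: $I\cong N^{**}$.** If $s\in I$, then $\lambda(s)$ vanishes on $E_0$. Conversely, if $(es)(1)=0$ for all $e\in E_0$, then $es\in E_0$ and $(es)(1)=0$, so $es=0$. Thus the left $S$-linear bijection $\lambda$ identifies $I$ with $\{\psi\in\operatorname{Hom}_K(E,K):\psi(E_0)=0\}\cong\operatorname{Hom}_K(N^*,K)=N^{**}$. The left $K$-action is $(a\psi)(e)=\psi(ea)$, which is that of $N^{**}$. Since $I\cdot I=0$, the left $S$-action on $I$ factors through $K$.

**Step 5: linear compactness.** If ${}_KN^{**}$ is finitely generated, then ${}_SI$ and ${}_S(S/I)$ have finite length, so ${}_SS$ is artinian, hence linearly compact. If ${}_SS$ is linearly compact, so is its submodule $I$, hence so is the semisimple module ${}_KN^{**}$, which is finitely generated by Lemma 1.2(3). $\square$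

**Theorem 1(a),(b) imply the rest of Theorem 1.** Take $K=F\times D$ and $N={}_FF_D$, so $R=K\ltimes N$. We have $\dim{}_FN=1$ and $\dim N_D=[F:D]_r\le3$, so ${}_KR$ and $R_K$ have finite length and $R$ is left and right artinian. By Example 1.7, $N^*={}_DF_F$ has left dimension $3$ over $D$, and $N^{**}=\operatorname{Hom}_D({}_DF,D)$ has infinite left $F$-dimension by (b). Proposition 3.2 gives the duality and shows that ${}_SS$ is not linearly compact. It remains to find $D\subset F$.

**Where a comparison of $N$ with $N^{**}$ stops.** To prove a positive answer for $K\ltimes N$, one would try to control $N^{**}$ by $N$ through evaluation $\mathrm{ev}_n:\varphi\mapsto\varphi(n)$. But $\mathrm{ev}_n(\varphi b)=\varphi(n)b$ while $\mathrm{ev}_n(a\varphi)=\varphi(na)$. So evaluation maps $N$ to the *right* dual of $N^*$ and not to its left dual $N^{**}$. Nothing here carries finiteness of $N_K$ over to ${}_KN^{**}$. For $N={}_FF_D$: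

| bimodule | left dimension | right dimension |
|---|---|---|
| $N={}_FF_D$ | $1$ | $[F:D]_r$ |
| $N^*={}_DF_F$ | $[F:D]_l$ | $1$ |
| $N^{**}=\operatorname{Hom}_D({}_DF,D)$ | ? | $[F:D]_l$ |

*The quadratic case by hand.* Let $F=D\oplus Du$, so $[F:D]_l=2$. Write $ud=\sigma(d)u+\delta(d)$ with $\sigma(d),\delta(d)\in D$. Comparing $u(dd')$ with $(ud)d'=\sigma(d)\sigma(d')u+\sigma(d)\delta(d')+\delta(d)d'$ shows that $\sigma$ is a ring endomorphism of $D$. On the right, $F/D\cong Du$ with $(au)d\equiv a\sigma(d)u$, so
$$[F:D]_r=1+[D:\sigma D]_r .$$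
For $\psi\in X=\operatorname{Hom}_D({}_DF,D)$ and $d\in D$ we have $(d\psi)(1)=\psi(d)=d\psi(1)$ and $(d\psi)(u)=\psi(ud)=\sigma(d)\psi(u)+\delta(d)\psi(1)$. The subspace $\{\psi(1)=0\}$ is $D$ with $D$ acting on the left through $\sigma$, and the quotient of $X$ by it is one-dimensional. So $X$ has left $D$-dimension $1+[D:\sigma D]_l$, and this is $[F:D]_l=2$ times its $F$-dimension:
$$2\cdot\dim{}_FX=1+[D:\sigma D]_l .$$
The hypothesis of the question bounds $[D:\sigma D]_r$, while the conclusion concerns $[D:\sigma D]_l$. This computation does not tell us whether a suitable $\sigma$ exists. It does show that we need skew fields in which left and right behave very differently, so we turn to free constructions.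

## 4. Free fields, full matrices and three subspaces

For a $k$-space $W$ let $T(W)$ be its tensor algebra over $k$, a free algebra on any basis of $W$, graded with $W$ in degree $1$.

**Definition 4.1.** A $q\times q$ matrix over $T(W)$ is *full* if it is not a product of a $q\times(q-1)$ and a $(q-1)\times q$ matrix over $T(W)$.

*Example.* For $q=1$, full means nonzero. Let $a,b\in W$ be linearly independent. Then $\begin{pmatrix}1&a\\b&ba\end{pmatrix}=\begin{pmatrix}1\\b\end{pmatrix}\begin{pmatrix}1&a\end{pmatrix}$ is not full. The matrix $\begin{pmatrix}1&a\\b&ab\end{pmatrix}$ is full: row and column operations turn it into $\operatorname{diag}(1,ab-ba)$, which is invertible over every skew field containing $T(W)$, whereas a product of $2\times1$ and $1\times2$ matrices is singular over a skew field.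

Two remarks are used constantly. A ring homomorphism $T(W)\to T(W')$ carries non-full matrices to non-full matrices, since it carries factorizations to factorizations. And a $q\times q$ matrix over a skew field that factors through size $q-1$ is singular.

We use the following theorem of P. M. Cohn (*Free Ideal Rings and Localization in General Rings*, CUP 2006, Ch. 7, esp. §7.5; free algebras are firs, Ch. 2).

**Theorem 4.2 (Cohn).** There is a skew field $U(T(W))\supseteq T(W)$, the universal field of fractions, such that

* (C1) $U(T(W))$ is generated by $T(W)$ as a skew field;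
* (C2) a square matrix over $T(W)$ is invertible over $U(T(W))$ if and only if it is full;
* (C3) every ring homomorphism $T(W)\to Q$ carrying all full matrices to invertible matrices extends uniquely to $U(T(W))\to Q$.

*Example.* If $W=ka$, then $T(W)=k[a]$ and $U(T(W))=k(a)$.

The field $k$ is central in $U(T(W))$, since its centralizer is a subfield containing $T(W)$. Automorphisms of $T(W)$ preserve fullness, so by (C3) they extend to $U(T(W))$.

The next lemma reduces fullness of matrices with entries in $W$ to linear algebra over $k$.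

**Lemma 4.3.** Let $P$ be a $q\times q$ matrix with entries in $W$.
(i) If $P$ is not full, there are subspaces $\Lambda\subseteq k^q$ (rows) and $\Gamma\subseteq k^q$ (columns) with $sPt=0$ for all $s\in\Lambda$, $t\in\Gamma$ and $\dim\Lambda+\dim\Gamma>q$.
(ii) If such $\Lambda,\Gamma$ exist, $P$ is not full.

*Proof.* (i) Let $P=XY$ with inner size $q-1$ and let $X_i,Y_i$ be the homogeneous components. In degrees $0$ and $1$ we read $X_0Y_0=0$ and $P=X_0Y_1+X_1Y_0$. Put $\Lambda=\{s:sX_0=0\}$, $\Gamma=\{t:Y_0t=0\}$. Then $sPt=0$ on $\Lambda\times\Gamma$. As $X_0Y_0=0$ with inner size $q-1$, $\operatorname{rk}X_0+\operatorname{rk}Y_0\le q-1$, so $\dim\Lambda+\dim\Gamma\ge2q-(q-1)=q+1$.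

(ii) Let $a=\dim\Lambda$, $b=\dim\Gamma$. After base changes over $k$, $P$ has a zero block of size $a\times b$ in the upper left corner:
$$P=\begin{pmatrix}0&X\\Y&Z\end{pmatrix}=\begin{pmatrix}X&0\\Z&I\end{pmatrix}\begin{pmatrix}0&I\\Y&0\end{pmatrix},$$
with inner size $(q-b)+(q-a)<q$. Pad with zeros to size $q-1$. $\square$

**Lemma 4.4 (linearization, Higman).** For a square matrix $P$ over $T(W)$ there are $M$ and invertible matrices $U_1,U_2$ over $T(W)$ with $U_1(P\oplus I_M)U_2$ affine, i.e. with entries in $k\oplus W$. $P$ is full if and only if this affine matrix is.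

*Proof.* Let $e_i$ denote unit columns and $e_j^{\mathsf T}$ unit rows. For $a,b\in T(W)$,
$$\begin{pmatrix}I&e_ia\\0&1\end{pmatrix}\begin{pmatrix}P&0\\0&1\end{pmatrix}\begin{pmatrix}I&0\\-be_j^{\mathsf T}&1\end{pmatrix}=\begin{pmatrix}P-e_i\,ab\,e_j^{\mathsf T}&e_ia\\-be_j^{\mathsf T}&1\end{pmatrix}.$$
Fix a basis of $W$. If the $(i,j)$ entry contains a term $\alpha w_1\cdots w_m$ ($\alpha\in k$, $w_l$ basis elements) with $m\ge2$, take $a=\alpha w_1$, $b=w_2\cdots w_m$. The term is replaced by terms of degrees $1$ and $m-1$ in new entries. So the sum of (degree $-1$) over all terms of degree $\ge2$ drops by $1$, and after finitely many steps the matrix is affine. The steps compose, after adding identity blocks to the earlier $U_1,U_2$. Over $U(T(W))$ the matrix $P$ is invertible iff $P\oplus I_M$ is, iff the affine matrix is; now use (C2). $\square$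

*Example.* For the $1\times1$ matrix $(ab)$ one step gives $\begin{pmatrix}0&a\\-b&1\end{pmatrix}$.

**Lemma 4.5.** For subspaces $X_1,X_2,X_3$ of a finite-dimensional space put
$$X_\Sigma=X_1+X_2+X_3,\quad X_\cap=X_1\cap X_2\cap X_3,\quad X_m=\sum_{i<j}X_i\cap X_j,\quad X_M=\bigcap_{i<j}(X_i+X_j).$$
Then $\dim X_\Sigma+\dim X_\cap+\tfrac12(\dim X_m+\dim X_M)=\sum_i\dim X_i$.

*Proof.* We have $(X_1\cap X_2+X_1\cap X_3)\cap(X_2\cap X_3)=X_\cap$, because the left side lies in $X_1$. Two applications of the dimension formula for sums give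
$$\dim X_m=\sum_{i<j}\dim(X_i\cap X_j)-2\dim X_\cap .$$
Apply this to the annihilators $X_i^\perp$ in the dual of the ambient space, of dimension $q$ say. Here $\sum_{i<j}X_i^\perp\cap X_j^\perp=\sum_{i<j}(X_i+X_j)^\perp=X_M^\perp$ and $\bigcap_iX_i^\perp=X_\Sigma^\perp$, so $q-\dim X_M=\sum_{i<j}\big(q-\dim(X_i+X_j)\big)-2(q-\dim X_\Sigma)$, i.e.
$$\dim X_M=\sum_{i<j}\dim(X_i+X_j)-2\dim X_\Sigma .$$
Adding, and using $\dim(X_i\cap X_j)+\dim(X_i+X_j)=\dim X_i+\dim X_j$, we get $\dim X_m+\dim X_M=2\sum_i\dim X_i-2\dim X_\cap-2\dim X_\Sigma$. $\square$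

## 5. Arrays of lines

**What must be built.** If $[F:D]_l=3$, choose a left $D$-basis of $F$ beginning with $1$. Right multiplication by $F$ becomes a homomorphism $\rho':F\to M_3(D)$, and $F\cong D^3$ (rows) via $f\mapsto e_1\rho'(f)$. Then $\operatorname{Hom}_D({}_DF,D)$ is the space $D^3$ of *columns* with $f\cdot c=\rho'(f)c$. For (b) we need infinitely many columns over $D$ that are left independent over $F$.

**The mechanism.** Suppose $F\subset\hat F$ and $D\subset H$ are skew fields and $\rho'$ extends to $\hat F\to M_3(H)$. Look for $\hat y_i\in\hat F$, left independent over $F$, such that the *second column* $c_i$ of $\rho'(\hat y_i)$ has entries in $D$. If $\sum f_ic_i=0$ with $f_i\in F$, then $\rho'(\sum f_i\hat y_i)$ has a zero column, so it is not invertible, and since $\hat F$ is a skew field $\sum f_i\hat y_i=0$, whence all $f_i=0$. So such columns are automatically independent. The $\hat y_i$ will be free variables that $F$ does not contain.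

**The shape of $\rho$.** Let $O\supseteq k$ be a commutative domain with field of fractions $\kappa$, and $V=O^r\subset\hat V=\kappa^r$. For each $g=1,\dots,r$ choose an $O$-basis $w_{g1},\dots,w_{gr}$ of $V$ with dual functionals $\epsilon_{gh}$, and put $E_{gh}(v)=\epsilon_{gh}(v)w_{gh}$. Send $v\in\hat V$ to the $r\times r$ matrix whose $(g,h)$ entry is $E_{gh}(v)$, regarded as an element of its own copy of the line $\kappa w_{gh}$ inside a free algebra. An element of the line $\kappa w_{gh}$ then has row $g$ concentrated in place $h$. This will give left dimension $r$. We make four demands: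

1. rows: each $\{w_{g1},\dots,w_{gr}\}$ is an $O$-basis of $V$;
2. columns: each $\{w_{1h},\dots,w_{rh}\}$ is an $O$-basis of $V$ (this will bound the right dimension by $r$);
3. for some $h$ there are $\hat y\in\hat V\setminus V$ with $\epsilon_{gh}(\hat y)\in O$ for all $g$ (the extra columns);
4. $\rho$ must extend to the free field on $\hat V$, so it must send full matrices to invertible ones.

**Choices that fail.** *The constant array* $w_{gh}=e_h$ fails 4: all entries in column $1$ of the matrix of $e_2$ are $E_{g1}(e_2)=0$, so the nonzero element $e_2$ would become singular. *A Latin square of unit vectors*, $w_{gh}=e_{\pi(g,h)}$, fails 3: for fixed $h$ the numbers $\epsilon_{gh}(\hat y)$ run over all coordinates of $\hat y$, so if they lie in $O$ then $\hat y\in V$. *Size $r=2$ always fails.* Let $\theta_g=\det(w_{g1},w_{g2})$, a unit by demand 1. Then $\epsilon_{g1}(v)=\det(v,w_{g2})/\theta_g$, and the functional $\det(\cdot,w)$ has coefficients $(w_2,-w_1)$ for $w=(w_1,w_2)$. So the coefficient determinant of $(\epsilon_{11},\epsilon_{21})$ is $\det(w_{12},w_{22})/(\theta_1\theta_2)$,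 a unit by demand 2. Hence $\epsilon_{11}(\hat y),\epsilon_{21}(\hat y)\in O$ forces $\hat y\in O^2$; the same holds for $h=2$. In size $2$, demand 2 excludes demand 3.

In size $3$ the determinant of a column of functionals is no longer tied to the determinant of a column of lines.

**The array.** Let $O=k[x,z]$, $\kappa=k(x,z)$, $\hat V=\kappa^3$, $V=O^3$, regarded as $k$-spaces. Let $w_{gh}\in O^3$ and the functionals $\epsilon_{gh}$ in $v=(v_1,v_2,v_3)$ be

| $g$ | $w_{g1},\ w_{g2},\ w_{g3}$ | $\epsilon_{g1},\ \epsilon_{g2},\ \epsilon_{g3}$ |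
|---|---|---|
| 1 | $e_1,\ e_2,\ e_3$ | $v_1,\ v_2,\ v_3$ |
| 2 | $(1,1-x,1),\ (1,1-x,0),\ (0,1,1)$ | $(1-x)v_1-v_2+v_3,\ \ xv_1+v_2-v_3,\ \ (x-1)v_1+v_2$ |
| 3 | $e_2,\ e_3,\ e_1$ | $v_2,\ v_3,\ v_1$ |

Rows $1$ and $3$ are two rows of a Latin square, and the middle row carries the parameter $x$. We have $\epsilon_{gh}(w_{gh'})=\delta_{hh'}$. This is clear for $g=1,3$. For $g=2$ the values of $\epsilon_{21}$ on $w_{21},w_{22},w_{23}$ are $(1-x)-(1-x)+1=1$, $(1-x)-(1-x)=0$, $-1+1=0$; those of $\epsilon_{22}$ are $x+(1-x)-1=0$, $x+(1-x)=1$, $1-1=0$; those of $\epsilon_{23}$ are $(x-1)+(1-x)=0$, $0$, $1$.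

Put $E_{gh}(v)=\epsilon_{gh}(v)w_{gh}$, $\hat V_{gh}=\kappa w_{gh}$, $V_{gh}=Ow_{gh}$, $K_{gh}=\ker E_{gh}\subset\hat V$. The $\epsilon_{gh}$ have coefficients in $O$, so:

* (Rows) $\hat V=\bigoplus_h\hat V_{gh}$ and $V=\bigoplus_hV_{gh}$ for each $g$, with projections $E_{gh}$.
* (Columns) $V=\bigoplus_gV_{gh}$ for each $h$: the triples $\{e_1,(1,1-x,1),e_2\}$, $\{e_2,(1,1-x,0),e_3\}$, $\{e_3,(0,1,1),e_1\}$ each have determinant $-1$, so they are $O$-bases of $O^3$.

Moreover, in $\hat V$ ("independent" means that the sum is direct):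

* (K0) $\bigcap_hK_{gh}=0$ for each $g$, since $\sum_hE_{gh}=1$.
* (K1) $\bigcap_gK_{gh}=0$ for each $h$: the coefficient determinants of $(\epsilon_{1h},\epsilon_{2h},\epsilon_{3h})$ for $h=1,2,3$ are
$$\begin{vmatrix}1&0&0\\1-x&-1&1\\0&1&0\end{vmatrix}=-1,\qquad\begin{vmatrix}0&1&0\\x&1&-1\\0&0&1\end{vmatrix}=-x,\qquad\begin{vmatrix}0&0&1\\x-1&1&0\\1&0&0\end{vmatrix}=-1 .$$
* (K2) For each $h$, the spaces $L_{gh}:=\bigcap_{h'\ne h}K_{gh'}=\hat V_{gh}$, $g=1,2,3$, are independent (Columns).
* (K3) For each $g$, the spaces $Q_{gh}:=\bigcap_{g'\ne g}K_{g'h}$, $h=1,2,3$, are independent. They are $\kappa$-lines, obtained by solving two equations each: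
  - $g=1$: from $\{v_2=0,(1-x)v_1+v_3=0\}$, $\{v_3=0,xv_1+v_2=0\}$, $\{v_1=v_2=0\}$ we get $(1,0,x-1)$, $(1,-x,0)$, $(0,0,1)$, with determinant $-x$;
  - $g=2$: $e_3,e_1,e_2$;
  - $g=3$: from $\{v_1=0,v_3=v_2\}$, $\{v_2=0,v_3=xv_1\}$, $\{v_3=0,(x-1)v_1+v_2=0\}$ we get $(0,1,1)$, $(1,0,x)$, $(1,1-x,0)$, with determinant $x+(1-x)=1$.

The determinant $-x$ in (K1) for $h=2$ gives demand 3: it is nonzero but not a unit of $O$. Demand 4 will follow from (K0)–(K3).

**One more vector.** Let $V_+=kv_0\oplus\hat V$ and extend $E_{gh}$ by $E_{gh}v_0=\delta_{gh}v_0$. Each $E_{gh}$ preserves both summands, so the kernels $K_{gh}$ and the spaces $L_{gh},Q_{gh}$ in $V_+$ are sums of their parts in $kv_0$ and in $\hat V$. The part of $K_{gh}$ in $kv_0$ is $kv_0$ if $g\ne h$ and $0$ if $g=h$; the parts of $L_{gh}$ and $Q_{gh}$ are $kv_0$ if $g=h$ and $0$ otherwise. So on $kv_0$ the intersections in (K0), (K1) contain a zero factor $K_{gg}$, and in (K2), (K3) only one of the three spaces is nonzero. Hence (K0)–(K3) hold on $V_+$.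

## 6. The homomorphism $\rho:\hat F\to M_3(H)$

Let $\mathcal V=\bigoplus_{g,h}\hat V_{gh}$ (external direct sum), and write $[n]_{gh}$ for the copy in $\mathcal V$ of $n\in\hat V_{gh}$. Put
$$A=T(\hat V),\quad\hat F=U(A),\quad C=T(\mathcal V),\quad H=U(C),$$
and let $\rho:A\to M_3(C)$ be the $k$-algebra homomorphism with $\rho(v)=\big([E_{gh}v]_{gh}\big)_{g,h}$ for $v\in\hat V$.

**Proposition 6.1.** $\rho$ carries full matrices over $A$ to matrices invertible over $H$. Hence $\rho$ extends to a (necessarily injective) ring homomorphism $\rho:\hat F\to M_3(H)$.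

*Proof.* **Step 1: reduction to linear matrices.** If $U_1(P\oplus I)U_2=P'$ with $U_1,U_2$ invertible over $A$, then $\rho(P)$ is invertible over $H$ iff $\rho(P')$ is. So by Lemma 4.4 it suffices to treat a full affine matrix $P=P_0+P_1$ of size $q$, with $P_0$ over $k$ and $P_1$ over $\hat V$. Lemma 4.3 concerns matrices of degree one, so we homogenize: let $\tilde P=v_0P_0+P_1$, with entries in $V_+$. It is full over $T(V_+)$, because $v_0\mapsto1$ maps it to $P$. For $s,t\in k^q$ (row, column) write $b(s,t)=s\tilde Pt\in V_+$. Lemma 4.3(ii) gives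
$$b(\Lambda,\Gamma)=0\ \Rightarrow\ \dim\Lambda+\dim\Gamma\le q\qquad(\Lambda,\Gamma\subseteq k^q).\tag{1}$$

**Step 2: if $\rho(P)$ is singular, so is a linear matrix of size $3q$.** Suppose $\rho(P)$ is not invertible over $H$. By (C2) it is not full: $\rho(P)=XY$ over $C$ with inner size $3q-1$. Its $(g,h)$ block is $\delta_{gh}P_0+[E_{gh}P_1]_{gh}$, and we homogenize with a separate variable in each block row. Let $\mathcal V_+=\mathcal V\oplus kc_1\oplus kc_2\oplus kc_3$, where $c_g$ is denoted also by $[v_0]_{gg}$, let $H_+=U(T(\mathcal V_+))$, and let $\eta:C\to H_+$ be the $k$-algebra homomorphism with $[n]_{gh}\mapsto c_g^{-1}[n]_{gh}$. The $(g,h)$ block of $\eta\rho(P)$ is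
$$\delta_{gh}P_0+c_g^{-1}[E_{gh}P_1]_{gh}=c_g^{-1}[E_{gh}\tilde P]_{gh},$$
since $[E_{gh}v_0]_{gh}=\delta_{gh}c_g$. As $\eta\rho(P)=\eta(X)\eta(Y)$ has inner size $3q-1$, it is singular over the skew field $H_+$. Multiplying block row $g$ by $c_g$, we see that $\big([E_{gh}\tilde P]_{gh}\big)_{g,h}$ is singular over $H_+$. Its entries lie in $\mathcal V_+$, and by (C2) it is not full.

**Step 3: subspaces.** By Lemma 4.3(i) there are $\Lambda,\Gamma\subseteq(k^q)^3$ with $\dim\Lambda+\dim\Gamma>3q$ and $\sum_{g,h}[E_{gh}\,b(s_g,t_h)]_{gh}=0$ for all $(s_g)\in\Lambda$, $(t_h)\in\Gamma$. The nine terms lie in different direct summands of $\mathcal V_+$, so each vanishes: $b(s_g,t_h)\in K_{gh}$. Let $\Lambda_g,\Gamma_h\subseteq k^q$ be the projections of $\Lambda$ and $\Gamma$. Then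
$$b(\Lambda_g,\Gamma_h)\subseteq K_{gh}\ \text{ for all }g,h,\qquad\sum_g\dim\Lambda_g+\sum_h\dim\Gamma_h>3q.\tag{2}$$

**Step 4: four vanishing statements.** Use the notation of Lemma 4.5 for the triples $(\Lambda_g)$ and $(\Gamma_h)$.

* $b(\Lambda_\Sigma,\Gamma_\cap)=0$: for $s\in\Lambda_g$, $t\in\Gamma_\cap$ we have $b(s,t)\in\bigcap_hK_{gh}=0$ by (K0).
* $b(\Lambda_\cap,\Gamma_\Sigma)=0$: for $s\in\Lambda_\cap$, $t\in\Gamma_h$ we have $b(s,t)\in\bigcap_gK_{gh}=0$ by (K1).
* $b(\Lambda_M,\Gamma_m)=0$: let $t\in\Gamma_{h'}\cap\Gamma_{h''}$ with $\{h,h',h''\}=\{1,2,3\}$. Then $b(\Lambda_g,t)\subseteq K_{gh'}\cap K_{gh''}=L_{gh}$. For $u\in\Lambda_M$ this gives $b(u,t)\in(L_{1h}+L_{2h})\cap(L_{1h}+L_{3h})\cap(L_{2h}+L_{3h})$, which is $0$ since the $L_{gh}$ are independent, (K2).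
* $b(\Lambda_m,\Gamma_M)=0$: let $s\in\Lambda_{g'}\cap\Lambda_{g''}$ with $\{g,g',g''\}=\{1,2,3\}$. Then $b(s,\Gamma_h)\subseteq K_{g'h}\cap K_{g''h}=Q_{gh}$, and for $t\in\Gamma_M$ the element $b(s,t)$ lies in $(Q_{g1}+Q_{g2})\cap(Q_{g1}+Q_{g3})\cap(Q_{g2}+Q_{g3})=0$ by (K3).

**Step 5: the count.** By (1),
$$\dim\Lambda_\Sigma+\dim\Gamma_\cap\le q,\quad\dim\Lambda_\cap+\dim\Gamma_\Sigma\le q,\quad\dim\Lambda_M+\dim\Gamma_m\le q,\quad\dim\Lambda_m+\dim\Gamma_M\le q.$$
Add the first two and half of each of the last two. By Lemma 4.5 the left sides add up to $\sum_g\dim\Lambda_g+\sum_h\dim\Gamma_h$, and the right sides to $3q$. This contradicts (2). So $\rho(P)$ is invertible over $H$. The extension to $\hat F$ is (C3), and it is injective because $\hat F$ is a skew field. $\square$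

## 7. The skew fields $F$ and $D$

Let $F\subseteq\hat F$ be the subfield generated by $k\cup V$. In $H$ let $d_1=1$, $d_2=[w_{12}]_{12}$, $d_3=[w_{13}]_{13}$, let $\Delta=\operatorname{diag}(d_1,d_2,d_3)$ and $\rho'(f)=\Delta\rho(f)\Delta^{-1}$ for $f\in\hat F$. Let $D\subseteq H$ be the subfield generated by $k$ and all
$$n'=d_g[n]_{gh}d_h^{-1}\qquad(n\in V_{gh};\ g,h=1,2,3).$$
For $a\in k$ we have $\rho'(a)=aI$. The conjugation by $\Delta$ is chosen to make $w_{12}'=w_{13}'=1$. In the steps on left and right dimension, $e_g$ denotes unit rows; in the step on (b), unit columns.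

**Step 1: $\rho'(F)\subseteq M_3(D)$.** For $v\in V$ the entries $d_g[E_{gh}v]_{gh}d_h^{-1}$ of $\rho'(v)$ lie in $D$, since $E_{gh}V\subseteq V_{gh}$. A matrix over $D$ that is invertible over $H$ has no nonzero kernel vector over $D$, so its inverse is over $D$. Hence $\{f\in F:\rho'(f)\in M_3(D)\}$ is a subfield containing $k\cup V$, i.e. it is $F$. So the row space $M=D^3$ is a $D$-$F$-bimodule via $\rho'$, with $\dim{}_DM=3$.

**Step 2: $M=e_1\rho'(F)$ (left dimension).** Let $u_1=1$, $u_2=w_{12}$, $u_3=w_{13}$, nonzero elements of $F$. For $n\in V_{gh}$ we have $E_{gh'}n=\delta_{hh'}n$, so row $g$ of $\rho'(n)$ is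
$$e_g\rho'(n)=n'e_h.\tag{3}$$
With $w_{12}'=w_{13}'=1$ this gives $e_1\rho'(u_j)=e_j$ for all $j$, i.e. $e_1=e_j\rho'(u_j)^{-1}$. Hence for $n\in V_{gh}$
$$n'e_1=n'e_h\rho'(u_h)^{-1}=e_g\rho'(n)\rho'(u_h)^{-1}=e_1\rho'(u_gnu_h^{-1}).$$
So $M'=e_1\rho'(F)$ satisfies $n'M'\subseteq M'$, and also $aM'\subseteq M'$ for $a\in k$. The set $\{d\in D:dM'\subseteq M'\}$ is a subring. A nonzero $d$ in it acts injectively and right $F$-linearly on the one-dimensional right $F$-space $M'$, so $dM'=M'$ and $d^{-1}M'\subseteq M'$. So this set is a subfield containing the generators of $D$, i.e. it is $D$. Since $e_j=e_1\rho'(u_j)\in M'$ for all $j$, $M'=D^3$.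

**Step 3: the embedding $\iota$.** The map $f\mapsto e_1\rho'(f)$ is injective, since $\rho'(f)$ is invertible for $f\ne0$. So for $d\in D$ there is a unique $\iota(d)\in F$ with $de_1=e_1\rho'(\iota(d))$. From $dd'e_1=d\,e_1\rho'(\iota(d'))=e_1\rho'(\iota(d)\iota(d'))$ we see that $\iota$ is a ring embedding, and $\iota(a)=a$ for $a\in k$. Since $e_1\rho'(\iota(d)f)=d\,e_1\rho'(f)$, the map $f\mapsto e_1\rho'(f)$ is an isomorphism ${}_DF_F\cong M$. In particular $[F:\iota D]_l=3$.

**Step 4: $[F:\iota D]_r\le3$.** Let $D_{gh}=\{f\in F:e_g\rho'(f)\in De_h\}$. Then $D_{11}=\iota(D)$, $V_{gh}\subseteq D_{gh}$ by (3), $u_j\in D_{1j}$, and $D_{gh}D_{hl}\subseteq D_{gl}$. If $0\ne f\in D_{gh}$, then $e_g\rho'(f)=de_h$ with $d\neq0$, so $e_h\rho'(f^{-1})=d^{-1}e_g$ and $f^{-1}\in D_{hg}$. Hence $u_gD_{g1}\subseteq D_{11}$ and $u_g^{-1}D_{11}\subseteq D_{g1}$, i.e. $D_{g1}=u_g^{-1}\iota(D)$. So $Y=\sum_gD_{g1}$ has right $\iota(D)$-dimension $\le3$.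

Let $v\in V$ and $f\in D_{h1}$. By (Columns) write $v=\sum_gv_g$ with $v_g\in V_{gh}$. Then $v_gf\in D_{gh}D_{h1}\subseteq D_{g1}$, so $vf\in Y$. Thus $VY\subseteq Y$; also $aY=Ya\subseteq Y$ for $a\in k$, since $k$ is central and $k\subseteq\iota(D)$. If $0\ne f\in F$ and $fY\subseteq Y$, then left multiplication by $f$ is an injective right $\iota(D)$-linear map of the finite-dimensional space $Y$, so $fY=Y$ and $f^{-1}Y\subseteq Y$. Hence $\{f\in F:fY\subseteq Y\}$ is a subfield containing $k\cup V$, i.e. it is $F$. As $1\in D_{11}\subseteq Y$, $Y=F$. This proves (a).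

**Step 5: extra columns.** Via Step 3, $\operatorname{Hom}_D({}_DF,D)\cong\operatorname{Hom}_D({}_DM,D)=D^3$ (columns), a column $c$ corresponding to $\psi(y)=e_1\rho'(y)c$. Since $\psi(yf)=e_1\rho'(y)\rho'(f)c$, $F$ acts by $f\cdot c=\rho'(f)c$. For $i\ge0$ let
$$\hat y_i=(x^{-1}z^i,0,0)\in\hat V.$$
The functionals $\epsilon_{12}=v_2$, $\epsilon_{22}=xv_1+v_2-v_3$, $\epsilon_{32}=v_3$ take the values $0,z^i,0$ on $\hat y_i$. So $E_{g2}\hat y_i\in V_{g2}$ for all $g$, and the column
$$c_i:=\rho'(\hat y_i)e_2=\big(d_g[E_{g2}\hat y_i]_{g2}d_2^{-1}\big)_g$$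
lies in $D^3$.

**Step 6: the $c_i$ are left $F$-independent.** Let $\sum_if_ic_i=0$ be a finite sum with $f_i\in F$. In the space of columns over $H$ this says $\rho'\big(\sum_if_i\hat y_i\big)e_2=0$. So $\rho'(\sum f_i\hat y_i)$ is not invertible, and since $\hat F$ is a skew field, $\sum_if_i\hat y_i=0$ in $\hat F$. The $\hat y_i$ are $k$-independent modulo $V$, because $x^{-1}\sum a_iz^i\notin O$ unless all $a_i=0$. Choose a $k$-basis of $\hat V$ containing a basis of $V$ and all $\hat y_i$. For fixed $l$, the automorphism of $A$ that sends $\hat y_l$ to $\hat y_l+1$ and fixes the other basis elements extends to $\hat F$. Its fixed elements form a subfield containing $k\cup V$, so it fixes $F$ pointwise. Applying it to $\sum_if_i\hat y_i=0$ and subtracting gives $f_l=0$. So $\operatorname{Hom}_D({}_DF,D)$ has infinite left $F$-dimension. This proves (b), and with the reduction in Section 3 it completes the proof of Theorem 1. $\square$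

## 8. A local example: $F[t;\varepsilon]/(t^2)$

**Theorem 2.** There is a skew field $F$ with an endomorphism $\varepsilon$ such that the local ring $R=F[t;\varepsilon]/(t^2)=F\oplus Ft$, $tf=\varepsilon(f)t$, satisfies: ${}_RR$ has length $2$, $R_R$ has length $\le4$, and $R$ has a duality ${}_RE_S$ with $S$ local, $J(S)^2=0$, and ${}_SS$ not linearly compact.

*Proof.* Take $F,D,\iota$ as in Section 7. The plan is to show $F\cong D$; then $\iota$ becomes an endomorphism of $F$.

**Step 1: $F\cong U(T(V))$.** A full matrix over $T(V)$ is full over $T(\hat V)$: a $k$-linear projection $\hat V\to V$ induces a homomorphism $T(\hat V)\to T(V)$ that is the identity on $T(V)$, and it would carry a factorization back. So by (C2) and (C3) the inclusion $T(V)\to\hat F$ extends to $U(T(V))\to\hat F$, with image the subfield generated by $k\cup V$, i.e. $F$. Note $\dim_kV=\aleph_0$.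

**Step 2: $D\cong U(k\langle B'\rangle)$ with $|B'|=\aleph_0$.** Let $B\subset\mathcal V$ be a union of $k$-bases of the nine copies $[V_{gh}]_{gh}$, containing $d_2=[w_{12}]_{12}$ and $d_3=[w_{13}]_{13}$, and put $B'=B\setminus\{d_2,d_3\}$. As $w_{12}'=w_{13}'=1$, $D$ is generated by $k$ and the elements $b'=d_gbd_h^{-1}$ for $b\in B'$ of type $(g,h)$. By (C3) it suffices to show that $b\mapsto b'$ takes full matrices over $k\langle B'\rangle$ to invertible matrices over $H$: then it extends to $U(k\langle B'\rangle)\to H$, whose image is $D$.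

By Lemma 4.4 consider a full affine $P=P_0+\sum_bP_bb$ over $k\langle B'\rangle$. Its image involves $d_2^{-1},d_3^{-1}$, so we clear denominators with a larger matrix. Let $X_h=\sum P_bd_gb$, summed over all $g$ and all $b\in B'$ of type $(g,h)$, and
$$Q=\begin{pmatrix}P_0+X_1&X_2&X_3\\-I&d_2I&0\\-I&0&d_3I\end{pmatrix}\quad\text{over }C.$$
Recall that when $\Theta$ is invertible,
$$\begin{pmatrix}\Phi&\Xi\\\Omega&\Theta\end{pmatrix}=\begin{pmatrix}I&\Xi\Theta^{-1}\\0&I\end{pmatrix}\begin{pmatrix}\Phi-\Xi\Theta^{-1}\Omega&0\\\Omega&\Theta\end{pmatrix},$$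
so the block matrix is invertible iff its Schur complement $\Phi-\Xi\Theta^{-1}\Omega$ is. The Schur complement of $Q$ over $H$ is
$$P_0+X_1+X_2d_2^{-1}+X_3d_3^{-1}=P_0+\sum_bP_bb',$$
the image of $P$. Suppose it is singular. Then $Q$ is singular over $H$, hence not full over $C$. Extend $B$ to a basis of $\mathcal V$ and apply the homomorphism $C\to k\langle B'\rangle$ with $d_2,d_3\mapsto1$, $b\mapsto b$ for $b\in B'$, and the added basis elements $\mapsto0$. The image of $Q$ is not full, hence singular over $U(k\langle B'\rangle)$. But its Schur complement is now $P_0+\sum_bP_bb=P$, so $P$ is singular and not full, a contradiction.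

**Step 3: the ring.** By Steps 1 and 2, $F$ and $D$ are both universal fields of fractions of free algebras of countably infinite rank over $k$, so there is an isomorphism $\omega:F\to D$. Put $\varepsilon=\iota\omega$. Then $R=F[t;\varepsilon]/(t^2)$ is $K\ltimes N$ with $K=F$ and $N=Ft\cong F$, with ordinary left multiplication and $n\cdot f=n\varepsilon(f)$. It is local with radical $N$. Since $\dim{}_FN=1$ and $\dim N_F=[F:\varepsilon F]_r=[F:\iota D]_r\le3$, the lengths are as claimed. As in Example 1.7, $N^*\cong F$ with left action through $\varepsilon$ and ordinary right multiplication; its left dimension is $[F:\iota D]_l=3$.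

The elements of $N^{**}$ are the additive maps $\chi:F\to F$ with $\chi(\varepsilon(a)y)=a\chi(y)$, and $(f\chi)(y)=\chi(yf)$. If $\psi\in\operatorname{Hom}_D({}_DF,D)$, then $\omega^{-1}\psi(\varepsilon(a)y)=\omega^{-1}\big(\omega(a)\psi(y)\big)=a\,\omega^{-1}\psi(y)$. So $\psi\mapsto\omega^{-1}\psi$ is an isomorphism $\operatorname{Hom}_D({}_DF,D)\cong N^{**}$ of left $F$-spaces, and $N^{**}$ is infinite-dimensional. Proposition 3.2 gives a duality with ${}_SS$ not linearly compact and $S=K\oplus I$, $K=F$ a skew field, $I^2=0$; so $S$ is local with $J(S)=I$ and $J(S)^2=0$. $\square$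

## 9. Left artinian $R$: a criterion, and finiteness over the center

A ring $T$ is *semiprimary* if $J(T)$ is nilpotent and $T/J(T)$ is semisimple artinian. For example, every $K\ltimes N$ with $K$ a finite product of skew fields is semiprimary with radical $N$; the ring of Example 1.3 is semiprimary and not right artinian. Left artinian rings are semiprimary.

**Lemma 9.1.** For a semiprimary ring $T$ with radical $J$ the following are equivalent: ${}_TT$ is linearly compact; $T$ is left artinian; $J/J^2$ is finitely generated on the left. The same holds with left and right exchanged.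

*Proof.* If ${}_TT$ is linearly compact, then so is each $J^i/J^{i+1}$ by Lemma 1.2(2). It is semisimple, hence finitely generated by Lemma 1.2(3), so of finite length. As $J$ is nilpotent, ${}_TT$ has finite length. If $T$ is left artinian, then ${}_TT$ is linearly compact by Lemma 1.2(1), and $J/J^2$ is semisimple artinian, hence finitely generated. Finally let $J=\sum_lTy_l+J^2$, a finite sum. If $J^i=\sum_jTx_j+J^{i+1}$ is a finite sum, then $J^{i+1}=\sum_jJx_j+J^{i+2}=\sum_{l,j}Ty_lx_j+J^{i+2}$. By induction all $J^i/J^{i+1}$ are finitely generated, so ${}_TT$ has finite length. $\square$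

**Theorem 3.** Let ${}_RE_S$ define a duality with $R$ left artinian. Put $J=J(R)$, $J'=J(S)$, $K=R/J$, $K'=S/J'$, $E_1=\operatorname{ann}_E(J)$.

1. $S$ is semiprimary, and
$$J'/J'^2\cong\operatorname{Hom}_K\big(\operatorname{Hom}_K(J/J^2,E_1),E_1\big)\quad\text{as }K'\text{-}K'\text{-bimodules}.\tag{4}$$
${}_SS$ is linearly compact iff $S$ is left artinian iff this bimodule is finitely generated on the left.
2. If $R_R$ is linearly compact and $K$ is finitely generated as a module over its center, then ${}_SS$ is linearly compact; in fact $S$ is left and right artinian.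

*Proof.* **Step 1: annihilators.** For $X\le{}_RE$ we have $\operatorname{ann}_E\operatorname{ann}_SX=X$: if $e\notin X$, the cogenerator ${}_RE$ admits a map $E/X\to E$ not killing $e+X$, i.e. some $s\in S=\operatorname{End}({}_RE)$ with $Xs=0$, $es\ne0$. For a right ideal $\mathfrak r$ of $S$ we have $\operatorname{ann}_S\operatorname{ann}_E\mathfrak r=\mathfrak r$: if $s\notin\mathfrak r$, the cogenerator $E_S$ admits a map $S/\mathfrak r\to E$ not killing $s+\mathfrak r$; if $e$ is the image of $1$, then $e\mathfrak r=0$ and $es\ne0$. So submodules of ${}_RE$ and right ideals of $S$ correspond by lattice anti-isomorphisms. Symmetrically, so do submodules of $E_S$ and left ideals of $R$, using $R=\operatorname{End}(E_S)$.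

**Step 2: $S$ is semiprimary.** $J'$ is the intersection of the maximal right ideals of $S$, so $\operatorname{ann}_E(J')$ is the sum of the simple submodules of ${}_RE$, that is, $\operatorname{Soc}({}_RE)=\operatorname{ann}_E(J)=E_1$ (here $R/J$ is semisimple). Right ideals of $S$ containing $J'$ correspond to submodules of the semisimple module ${}_RE_1$. So the right module $S/J'$ has a complemented submodule lattice, hence is semisimple. Being cyclic it has finite length, so $K'$ is semisimple artinian and ${}_RE_1$ has finite length.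

We show $\operatorname{ann}_E(J^i)=\operatorname{ann}_E(J'^i)$, and call it $E_i$, by induction on $i$; the case $i=1$ is done. For $i\ge2$,
$$J^ie=0\iff Je\subseteq\operatorname{ann}_E(J^{i-1})=\operatorname{ann}_E(J'^{i-1})\iff JeJ'^{i-1}=0\iff eJ'^{i-1}\subseteq E_1=\operatorname{ann}_E(J')\iff eJ'^i=0.$$
Since $R$ is left artinian, $J^i=0$ for some $i$. Then $EJ'^i=0$, and $J'^i=0$ because $S$ acts faithfully on $E$.

**Step 3: formula (4).** For $e\in E_2$ the map $j\mapsto je$ is an $R$-homomorphism $J\to E$ killing $J^2$, and it is zero iff $e\in E_1$. Conversely a homomorphism $J/J^2\to E$ gives $J\to E$, which extends to $R\to E$, $r\mapsto re$, by injectivity; then $J^2e=0$. As $J$ kills $J/J^2$, all these maps have values in $E_1$. So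
$$E_2/E_1\cong\operatorname{Hom}_R(J/J^2,E)=\operatorname{Hom}_K(J/J^2,E_1)$$
as $R$-$S$-bimodules, with $(r\varphi)(j)=\varphi(jr)$ and $(\varphi s)(j)=\varphi(j)s$. By Step 1, $J'=\operatorname{ann}_S(E_1)$ and $J'^2=\operatorname{ann}_S(E_2)$. Restricting $s\in J'$ to $E_2$ gives a homomorphism $E_2/E_1\to E$, which is zero iff $s\in J'^2$. Every homomorphism $E_2/E_1\to E$ arises, by extending $E_2\to E_2/E_1\to E$ to $E$. Since $JE_2\subseteq E_1$, the quotient $E_2/E_1$ is killed by $J$ and the values lie in $E_1$. So
$$J'/J'^2\cong\operatorname{Hom}_R(E_2/E_1,E)=\operatorname{Hom}_K(E_2/E_1,E_1)$$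
with $(s\psi)(e)=\psi(es)$ and $(\psi s)(e)=\psi(e)s$. Together these give (4). The last sentence of part 1 is Lemma 9.1 for $T=S$.

**Step 4: one center for $K$ and $K'$.** Now assume the hypotheses of part 2. $R$ is semiprimary with $R_R$ linearly compact, hence right artinian by Lemma 9.1. By injectivity of ${}_RE$, $R$-endomorphisms of $E_1$ extend to $E$. So $S\to\operatorname{End}({}_KE_1)$ is onto with kernel $\operatorname{ann}_S(E_1)=J'$, that is, $K'=\operatorname{End}({}_KE_1)$. Likewise, using $E_S$ and $\operatorname{ann}_R(E_1)=J$, $K=\operatorname{End}(E_{1\,K'})$. If $z$ is in the center of $K$, then $e\mapsto ze$ is a $K$-endomorphism of $E_1$, so $ze=ez'$ with $z'\in K'$. For $a'\in K'$, $ez'a'=(ze)a'=z(ea')=ea'z'$, so $z'$ is central. The converse is symmetric, and $z\mapsto z'$ is multiplicative since $z_1z_2e=ez_2'z_1'=ez_1'z_2'$. So the centers of $K$ and $K'$ are identified with one ring $Z$, a finite product of fields, acting equally from both sides on $E_1$. As ${}_KE_1$ has finite length and $K$ is finitely generated over $Z$, $E_1$ is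 a finitely generated $Z$-module. Since $Z$ is noetherian, $K'\subseteq\operatorname{End}_Z(E_1)$ is finitely generated over $Z$ as well.

**Step 5: a claim on duals.** *Let $X$ be a $K$-$L$-bimodule ($L\in\{K,K'\}$), finitely generated over $Z$ on the left and on the right. Then $\operatorname{Hom}_K(X,E_1)$ is finitely generated over $Z$ for both actions $(z\varphi)(x)=\varphi(xz)$ and $(\varphi z)(x)=\varphi(x)z$.*

Let $C\subseteq\operatorname{End}_{\mathbb Z}(X)$ be the subring generated by all left and right multiplications by elements of $Z$. These commute with each other, so $C$ is commutative. Hence $C\subseteq\operatorname{End}_Z({}_ZX)$ and $C\subseteq\operatorname{End}_Z(X_Z)$. Since $Z$ is noetherian, $C$ is finitely generated over the image of left $Z$ and also over the image of right $Z$. The elements of $C$ commute with the left action of $K$ on $X$, so $C$ acts on $\operatorname{Hom}_K(X,E_1)$ by $(c\varphi)(x)=\varphi(cx)$. Because $\varphi(x)z=z\varphi(x)=\varphi(zx)$, the action on values is the action of left $Z\to C$. As $\operatorname{Hom}_K(X,E_1)\subseteq\operatorname{Hom}_Z({}_ZX,E_1)$,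 it is finitely generated for the action on values, hence over $C$. And $C$ is finitely generated over the image of right $Z$, so $\operatorname{Hom}_K(X,E_1)$ is finitely generated for the action $\varphi(xz)$. This proves the claim.

**Step 6: end of the proof.** $R$ is left and right artinian, so $J/J^2$ is finitely generated over $K$ on both sides, hence over $Z$ on both sides. The claim applies to $X=J/J^2$ with $L=K$; it shows that the $K$-$K'$-bimodule $\operatorname{Hom}_K(J/J^2,E_1)$ is finitely generated over $Z$ on both sides. Apply the claim again to this bimodule, with $L=K'$. By (4), $J'/J'^2$ is finitely generated over $Z$ on the left, so over $K'$ on the left. By part 1, $S$ is left artinian and ${}_SS$ is linearly compact. By the known result of Section 2, $S_S$ is linearly compact, so the semiprimary ring $S$ is right artinian by Lemma 9.1. $\square$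

**Remark.** Formula (4) is the general form of $I\cong N^{**}$ in Proposition 3.2, and Step 5 succeeds because $C$ lets finiteness pass between the left and the right action of $Z$. That is what evaluation could not do in Section 3. By Theorems 1 and 2, the finiteness hypothesis over the center in Theorem 3(2) cannot be dropped, even for local rings with radical square zero.
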